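# Banach-space biduals that are C*-algebras without being C*-biduals

## 1. Biduals, opposite algebras and traces

The dual of a Banach space $E$ is written $E'$. Homomorphisms and anti-homomorphisms between C*-algebras are linear and $*$-preserving. For a von Neumann algebra $M$ with predual $M_*$, the $\sigma$-weak topology is the weak* topology of $M=(M_*)'$, and normal functionals are the elements of $M_*$.

**Definition 1 (first Arens product).** Let $B$ be a C*-algebra. For $f\in B'$, $b\in B$, $\Phi,\Psi\in B''$ put
$$(f\cdot b)(c)=f(bc),\qquad (\Psi\cdot f)(b)=\Psi(f\cdot b),\qquad (\Phi\,\square\,\Psi)(f)=\Phi(\Psi\cdot f).$$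

*Example.* Take $B=c_0$, so $B'=\ell_1$ and $B''=\ell_\infty$. Then $f\cdot b=(f_nb_n)$ and $\Psi\cdot f=(\Psi_nf_n)$, so $(\Phi\,\square\,\Psi)(f)=\sum\Phi_n\Psi_nf_n$: the product is the pointwise product of $\ell_\infty$. In the same way $K(H)''=B(H)$ with the usual product.

With this product and the natural involution, $B''$ is a von Neumann algebra, the enveloping von Neumann algebra of $B$. We use these textbook facts.

* $B$ is $\sigma$-weakly dense in $B''$, and restriction is an isometric bijection from the normal functionals on $B''$ onto $B'$.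
* Multiplication is separately $\sigma$-weakly continuous. Hence the normal extension of a trace on $B$ is a trace, and that of a multiplicative functional is multiplicative. By Kaplansky's density theorem, the extension of a positive functional is positive.
* A $\sigma$-weakly closed two-sided ideal of a von Neumann algebra $M$ has the form $(1-e)M$ with $e$ a central projection.
* A representation $\pi$ of $B$ extends to a normal homomorphism from $B''$ onto $\pi(B)''$. A $*$-isomorphism between von Neumann algebras is normal.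

**Definition 2 (opposite algebra, Jordan isomorphism).** $M^{op}$ is $M$ with the same linear structure, involution and norm, and with reversed product. A Jordan $*$-isomorphism is a linear bijection $J$ with $J(x^*)=J(x)^*$ and $J(x^2)=J(x)^2$.

*Example.* Transposition gives $M_k(\mathbb C)^{op}\cong M_k(\mathbb C)$. For a group $G$, $\lambda_g\mapsto\lambda_{g^{-1}}$ gives $L(G)^{op}\cong L(G)$. The map $(a,b)\mapsto(a,b^{T})$ on $M_2\oplus M_2$ is a Jordan $*$-isomorphism that is neither multiplicative nor anti-multiplicative.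

**Kadison's theorem** (Ann. of Math. 1951). If von Neumann algebras $M,A$ are isometric as Banach spaces, there is a Jordan $*$-isomorphism $J:M\to A$. For some central projection $z$ it is a $*$-isomorphism on $zM$ and a $*$-anti-isomorphism on $(1-z)M$, onto complementary direct summands of $A$. In particular $J$ maps central projections to central projections, and $J(ex)=J(e)J(x)$ for $e$ a central projection.

**Definition 3 (support of a trace).** Let $\sigma$ be a positive trace on $B$, extended normally to $B''$. Then $\{x\in B'':\sigma(x^*x)=0\}$ is a $\sigma$-weakly closed two-sided ideal $(1-z)B''$. The central projection $z$ is the support of $\sigma$.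

If $\pi_\sigma$ is the GNS representation with cyclic vector $\Omega$, traciality makes $\Omega$ separating for $\pi_\sigma(B)''$. So $\pi_\sigma(x)=0$ iff $\pi_\sigma(x)\Omega=0$ iff $\sigma(x^*x)=0$ iff $x\in(1-z)B''$. Hence $zB''\cong\pi_\sigma(B)''$.

*Example.* Let $B=C([0,1],M_2)$ and let $\mathrm{tr}=\frac12\mathrm{Tr}$. If $\sigma$ is a tracial state and $0\le f\in C[0,1]$, then $b\mapsto\sigma(f\otimes b)$ is a positive trace on $M_2$, hence equals $\sigma(f\otimes1)\,\mathrm{tr}$. So the tracial states are the $\mu\otimes\mathrm{tr}$ with $\mu$ a probability measure, and the support $z$ of $\mu\otimes\mathrm{tr}$ has $zB''\cong L_\infty(\mu)\otimes M_2$. For $\mu=\delta_x$ this is $M_2$; for $\mu$ diffuse its center has no minimal projection.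

In a finite von Neumann algebra with faithful normal trace $\tau$ we write $\|x\|_2=\tau(x^*x)^{1/2}$, $\|x\|_1=\tau(|x|)$. On bounded sets the $2$-norm gives the strong topology. A II$_1$ factor is an infinite-dimensional factor with such a trace; example: $L(G)$ for $G\neq\{e\}$ icc (all nontrivial conjugacy classes infinite).

## 2. When does a Banach-space bidual come from a C*-algebra?

Let $A$ be a unital C*-algebra that, as a Banach space, is isometrically isomorphic to the bidual $E''$ of some Banach space $E$. Is there a C*-algebra $B$ with $A$ C*-isomorphic to $(B'',\square)$? Is it so at least when $E$ is separable?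

Such an $A$ is a dual space, hence a von Neumann algebra by Sakai's theorem. Some small cases:

* $A$ finite-dimensional: $A=A''$, and the answer is yes.
* $A=\ell_\infty$ or $A=B(H)$: these are $c_0''$ and $K(H)''$.
* $A=L_\infty[0,1]$: it is not a bidual at all. If $E''\cong L_\infty[0,1]$, uniqueness of preduals of von Neumann algebras gives $E'\cong L_1[0,1]$. The unit ball of $L_1$ would then be compact in a locally convex topology and have an extreme point. But for $\|f\|_1=1$ choose $s$ with $\int_0^s|f|=\frac12$; then $f=\frac12(2f1_{[0,s]}+2f1_{[s,1]})$ is not extreme.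

If $E$ happens to be a C*-algebra $B$, Kadison's theorem says that $A$ is $B''$ up to reversing the product on a central summand. So a natural way to look for a counterexample is to reverse the product on a summand $zB''$. Easy attempts do not work. If $B=B_1\oplus B_2$ and $zB''=B_2''$, the new algebra is $(B_1\oplus B_2^{op})''$. If $zB''$ is type I, it is a sum of algebras $L_\infty\bar\otimes B(H)$, and transposition shows that reversal changes nothing.

Both questions nevertheless have a negative answer.

**Theorem A.** There are a Banach space $E$ and a type I von Neumann algebra $A$ with $A\cong E''$ isometrically such that $A$ is not C*-isomorphic, and not even isometric as a Banach space, to $C''$ for any C*-algebra $C$.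

**Theorem B.** There are a separable C*-algebra $B$ and a unital C*-algebra $A$ such that $A\cong B''$ isometrically as Banach spaces, but $A$ is not C*-isomorphic to $(C'',\square)$ for any C*-algebra $C$, separable or not.

Theorem B with $E=B$ settles both questions. Theorem A is simpler, is not separable, and excludes isometries as well.

## 3. Gluing matrix blocks onto the points of an interval: Theorem A

If $C''$ has a nonzero abelian summand, then $C$ has a character, and the character produces a one-dimensional central summand of $C''$. So we want $E''$ with a nonzero abelian part but no one-dimensional summand: the points of $Y=[0,1]$ should carry $M_2$ instead of $\mathbb C$.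

A first try is the C*-algebra
$$V=\{(f,a)\in C(Y)\oplus\ell_\infty(Y,M_2): a-(f(y)1)_y\in c_0(Y,M_2)\}.$$
We shall see that $V''=\ell_\infty(Y,M_2)\oplus C(Y)''$, so the points of $Y$ survive as one-dimensional summands of $C(Y)''$. The remedy is to pass to a Banach subspace on which the evaluation $\delta_y$ coincides with the normalized trace of the $y$-th block.

**Step 1: the dual of $V$.** Let $I=c_0(Y,M_2)$, an ideal of $V$ with $V/I=C(Y)$. For $\varphi=(\varphi_y)\in\ell_1(Y,M_2')$ and $\mu\in M(Y)$ let $(\varphi,\mu)$ act by $(f,a)\mapsto\sum_y\varphi_y(a_y)+\int f\,d\mu$. Every functional has this form: restrict it to $I$ to get $\varphi$; what remains vanishes on $I$, so it is a measure. Its norm is $\|\varphi\|+\|\mu\|$. Indeed, given $\epsilon>0$, take a finite $F\subset Y$ with $\sum_{y\notin F}\|\varphi_y\|<\epsilon$, take $\|f\|\le1$ with $\mathrm{Re}\int f\,d\mu\ge\|\mu\|-\epsilon$, put $a_y=f(y)1$ off $F$, and choose $a_y$ in the unit ball with $\varphi_y(a_y)=\|\varphi_y\|$ on $F$. Then $(f,a)\in V$ has norm at most $1$, and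 the value has real part at least $\|\varphi\|+\|\mu\|-3\epsilon$. So $V'=\ell_1(Y,M_2')\oplus_1M(Y)$.

**Step 2: the subspace $E$.** This step imposes $\delta_y=\mathrm{tr}_y$, where $\mathrm{tr}_y(f,a)=\mathrm{tr}(a_y)$ and $\mathrm{tr}=\frac12\mathrm{Tr}$. Define $S:V\to c_0(Y)$ by $S(f,a)=(\mathrm{tr}(a_y)-f(y))_y$. It is onto (take $f=0$, $a_y=c_y1$). Let $E=\ker S$. As $S$ is onto, the closed range theorem gives
$$E^\perp=\mathrm{ran}\,S^*=\Big\{\sum_yc_y(\mathrm{tr}_y-\delta_y):c\in\ell_1(Y)\Big\},\qquad E'=V'/E^\perp .$$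

**Step 3: the bidual of $E$.** Write $M(Y)=M_c(Y)\oplus_1\ell_1(Y)$, continuous and discrete measures. The map $\ell_1(Y,M_2')\oplus_1M_c(Y)\to V'/E^\perp$ is onto, because modulo $E^\perp$
$$\Big(\varphi,\mu+\sum_y d_y\delta_y\Big)\equiv\big(\varphi+(d_y\mathrm{tr})_y,\mu\big).$$
It is isometric: the class of $(\varphi,\mu)$ has norm $\inf_c\big(\|\varphi+(c_y\mathrm{tr})_y\|+\|\mu\|+\|c\|_1\big)$, which is at least $\|\varphi\|+\|\mu\|$ since $\|\mathrm{tr}\|=1$, with equality at $c=0$. Therefore
$$E''\cong A:=\ell_\infty(Y,M_2)\oplus_\infty M_c(Y)'.$$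

**Step 4: $M_c(Y)'$ is a nonzero abelian von Neumann algebra without minimal projections.** In $C(Y)''=M(Y)'$ the functional $e_y:\mu\mapsto\mu(\{y\})$ is a projection (the Borel function $1_{\{y\}}$) with $e_yC(Y)''=\mathbb Ce_y$, and $e=\sum_ye_y$ maps a measure to its discrete part. So $(1-e)C(Y)''$ has predual $M_c(Y)$. It is nonzero because of Lebesgue measure. If $p$ is a minimal projection of $C(Y)''$, then $xp=\chi(x)p$ defines a normal character, which restricts to some $\delta_y$. Thus $\chi$ is the normal extension of $\delta_y$, so $\chi(e_y)=1$ and $p\le e_y$, that is $p=e_y$. So none lies under $1-e$. Thus $A$ is a type I von Neumann algebra.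

**Step 5: $A$ is not isometric to any $C''$.** Suppose it is, and let $J:C''\to A$ be as in Kadison's theorem. Let $z=J^{-1}(0\oplus1)$, a central projection. Then $J(zC'')=(0\oplus1)A$, so $zC''$ is abelian and nonzero. As $z$ is central, $c\mapsto cz$ is a homomorphism, so $Cz$ is a C*-algebra. It is commutative, and nonzero because it is $\sigma$-weakly dense in $zC''$. Let $\chi$ be a character of $Cz$. Then $c\mapsto\chi(cz)$ is a nonzero multiplicative functional on $C$. Its normal extension is multiplicative, and its kernel is $(1-e)C''$ with $e$ a central projection and $eC''=\mathbb Ce\ne0$. Then $J(e)$ is a central projection of $A$ with $J(e)A=\mathbb CJ(e)$. If $J(e)$ lies in $\ell_\infty(Y,M_2)$, it is a minimal central projection there and cuts down to $M_2$, of dimension $4$. Otherwise it is a minimal projection of $M_c(Y)'$. Both are impossible, which proves Theorem A.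

## 4. Reversing the product over diffuse measures: Theorem B

Theorem B rests on a factor with a strong asymmetry.

**Theorem 1.** There is a II$_1$ factor $P$ with separable predual such that there is no unital trace-preserving normal $*$-homomorphism $P^{op}\to P$.

It is proved in Sections 5–9. In this section $P$ is such a factor, with trace $\tau$.

The plan is to build a separable $B$ whose tracial states are the $\mu\otimes\tau$, $\mu\in\mathrm{Prob}[0,1]$, as in the example after Definition 3, and to reverse the product on the part of $B''$ seen by diffuse $\mu$. The extreme traces then see $P$ and Lebesgue measure sees $L_\infty[0,1]\bar\otimes P^{op}$. If $A=C''$, the Lebesgue trace is an average of extreme traces of $C$, and this forces copies of $P^{op}$ inside algebras generated at extreme traces.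

One might expect that a factor with $P\not\cong P^{op}$ suffices. It does not for this argument. Since $C$ may be nonseparable, we integrate only over a separable subalgebra $C_0\subset C$, chosen to be dense in the summand of Lebesgue measure. Nothing forces $C_0z_x$ to be dense in the summand $z_xA\cong P$ of a point. The argument gives a copy of $P^{op}$ in the closure $W\subset P$ of $C_0z_x$, so it needs that $P^{op}$ does not embed in $P$.

**Step 1: a separable $B_0\subset P$ with only one tracial state.** By Dixmier's averaging theorem, for $x\in P$, $\epsilon>0$ there are unitaries $u_1,\dots,u_m\in P$ with $\|\frac1m\sum_iu_ixu_i^*-\tau(x)1\|<\epsilon$. Start with a separable weakly dense unital C*-subalgebra $B^0\subset P$. Given $B^j$, let $B^{j+1}$ be generated by $B^j$ and such unitaries for all $x$ in a countable norm-dense subset of $B^j$ and all $\epsilon=1/i$, $i\in\mathbb N$. Put $B_0=\overline{\bigcup_jB^j}$. It is separable, unital and weakly dense. A tracial state takes the same value on $x$ and on $\frac1m\sum u_ixu_i^*$,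 so it agrees with $\tau$ on a dense set. Thus $\tau$ is the only tracial state of $B_0$.

**Step 2: $B$, its tracial states and their supports.** Let $B=C([0,1],B_0)$, which is separable. If $\sigma$ is a tracial state and $0\le f\in C[0,1]$, then $b\mapsto\sigma(f\otimes b)$ is a positive trace on $B_0$, hence equals $\sigma(f\otimes1)\tau$. So the tracial states are exactly $\sigma_\mu=\mu\otimes\tau$ with $\mu\in\mathrm{Prob}[0,1]$. Let $z_\mu$ be the support of $\sigma_\mu$ in $B''$. The GNS space of $\sigma_\mu$ is $L_2(\mu)\otimes L_2(P)$, so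
$$z_\mu B''\cong\pi_{\sigma_\mu}(B)''=L_\infty(\mu)\bar\otimes P,$$
with $\sigma_\mu$ corresponding to $\mu\otimes\tau$. Write $z_x=z_{\delta_x}$; then $z_xB''\cong P$, and $z_x$ is minimal in the center. Let $z_d=\sup\{z_\mu:\mu\text{ diffuse}\}$. We claim $z_xz_d=0$. Otherwise $z_xz_\mu\ne0$ for some diffuse $\mu$, so $z_x\le z_\mu$ by minimality. But the center $L_\infty(\mu)$ of $z_\mu B''$ has no minimal projection.

**Step 3: the algebra $A$.** Define
$$A=(1-z_d)B''\oplus(z_dB'')^{op}.$$
This is a von Neumann algebra, and the identity map $B''\to A$ is a linear isometry. So $A\cong B''$ as Banach spaces. Positivity, normality and traciality are insensitive to reversing the product on a direct summand. So the normal tracial states of $A$ are those of $B''$, that is, the normal extensions of the $\sigma_\mu$. The supports are the same $z_\mu$, and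
$$z_xA\cong P\ (x\in[0,1]),\qquad z_\mu A\cong L_\infty(\mu)\bar\otimes P^{op}\ (\mu\text{ diffuse}).\tag{1}$$

From here on suppose, for a contradiction, that $A\cong C''$ for a C*-algebra $C$. Regard $C$ as a $\sigma$-weakly dense C*-subalgebra of $A$ such that restriction is an isometric bijection $A_*\to C'$.

**Step 4: extreme traces of $C$.** We locate the extreme points of the weak*-compact convex set $\mathcal T\subset C'$ of positive traces of norm $\le1$. An element of $\mathcal T$ extends to a normal positive trace on $A$ of the same norm, so $\mathcal T=\{c\,\sigma_\mu|_C:0\le c\le1\}$, and restriction from $A$ to $C$ is injective on these. If $0<c<1$, then $c\sigma_\mu|_C$ is a proper convex combination of $\sigma_\mu|_C$ and $0$. If $\mu$ is not a Dirac measure, some Borel set has $\mu$-measure strictly between $0$ and $1$, so $\mu$ is a proper convex combination of distinct probability measures $\mu_1,\mu_2$, and $\sigma_{\mu_1}|_C\ne\sigma_{\mu_2}|_C$. Hence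
$$\mathrm{ext}\,\mathcal T\subset\{0\}\cup\{\sigma_{\delta_x}|_C:x\in[0,1]\}.\tag{2}$$

**Step 5: a separable subalgebra and a representing measure.** Let $\lambda$ be Lebesgue measure, $\sigma=\sigma_\lambda$, $M=z_\lambda A\cong L_\infty[0,1]\bar\otimes P^{op}$. The unit ball of $M$ is $\sigma$-weakly metrizable and $Cz_\lambda$ is $\sigma$-weakly dense in $M$. So a countable subset of $C$ generates a separable C*-subalgebra $C_0\subset C$ with $C_0z_\lambda$ $\sigma$-weakly dense in $M$. Let $\mathcal T_0$ be the compact metrizable set of positive traces of norm $\le1$ on $C_0$, and $r:\mathcal T\to\mathcal T_0$ the restriction map, which is continuous.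

Recall that the Baire sets of a compact space form the smallest $\sigma$-algebra making all continuous real functions measurable. In a metrizable space these are the Borel sets, so $r^{-1}$ of a Borel set is Baire. By the Choquet–Bishop–de Leeuw theorem (Phelps, *Lectures on Choquet's Theorem*, §4) there is a regular Borel probability measure $m$ on $\mathcal T$ with
$$\sigma(c)=\int_{\mathcal T}\rho(c)\,dm(\rho)\quad(c\in C),$$
and $m(S)=0$ for every Baire set $S$ disjoint from $\mathrm{ext}\,\mathcal T$. (For $\mathcal T=\mathrm{Prob}[0,1]$, for instance, $\lambda=\int\delta_x\,d\lambda(x)$ is such a representation.) Put $\nu=r_*m$, so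
$$\sigma(c)=\int_{\mathcal T_0}\rho(c)\,d\nu(\rho)\quad(c\in C_0).\tag{3}$$
Write $\|c\|_{2,\rho}=\rho(c^*c)^{1/2}$.

**Lemma 2.** There is a Borel set $\mathcal G\subset\mathcal T_0$ with $\nu(\mathcal G)=1$ such that every $\rho\in\mathcal G$ has $\|\rho\|=1$ and there is a unital trace-preserving normal embedding $P^{op}\to\pi_\rho(C_0)''$, the latter with the faithful normal trace $\hat\rho$ induced by $\rho$.

*Proof.* **Norm one.** We first see that $\nu$-almost every $\rho$ is a state. Let $(e_l)$ be an increasing sequential approximate unit of $C_0$. Then $\|\rho\|=\lim\rho(e_l)$, and $\int\|\rho\|\,d\nu=\lim\sigma(e_l)=1$ because $e_lz_\lambda\uparrow z_\lambda$ (the limit is the unit of the closure $M$ of $C_0z_\lambda$). Since $\|\rho\|\le1$, we get $\|\rho\|=1$ $\nu$-a.e.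

**Approximants.** We choose elements of $C_0$ that imitate $P^{op}$ on average. Let $\mathcal D\subset P^{op}$ be a countable unital $*$-subalgebra over $\mathbb Q(i)$, $\sigma$-weakly dense. By Kaplansky density in $M$, and lifting from $C_0z_\lambda$ to $C_0$ without increasing the norm, choose $c_{d,l}\in C_0$ with
$$\|c_{d,l}\|\le\|d\|,\qquad\|c_{d,l}z_\lambda-1\otimes d\|_{2,\sigma}\le4^{-l}.$$
By (3), $\int\|c\|_{2,\rho}^2d\nu=\|c\|_{2,\sigma}^2$ for $c\in C_0$. By Cauchy–Schwarz, $\int\sum_l\|c_l\|_{2,\rho}\,d\nu\le\sum_l\|c_l\|_{2,\sigma}$ for sequences in $C_0$. So for $\nu$-a.e. $\rho$ and all $d\in\mathcal D$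
$$\sum_l\|c_{d,l+1}-c_{d,l}\|_{2,\rho}<\infty,\tag{4}$$
and for all $d,d'\in\mathcal D$, $q\in\mathbb Q(i)$ the elements
$$c_{d,l}c_{d',l}-c_{dd',l},\qquad c_{d,l}+qc_{d',l}-c_{d+qd',l},\qquad c_{d,l}^*-c_{d^*,l}$$
tend to $0$ in $\|\cdot\|_{2,\rho}$, because their $\|\cdot\|_{2,\sigma}$-norms are $O(4^{-l})$. Products $dd'$ are taken in $P^{op}$.

**Traces.** Next we show
$$\lim_l\rho(c_{d,l})=\tau(d)\quad\text{for }\nu\text{-a.e. }\rho.\tag{5}$$
The limit exists by (4), as $|\rho(c)|\le\|c\|_{2,\rho}$. For bounded Borel $h\ge0$ put $\sigma_h(c)=\int h(\rho)\rho(c)\,d\nu$, a positive trace on $C_0$ with $\sigma_h\le\|h\|_\infty\sigma$. The GNS representation of $(C_0,\sigma)$ is $c\mapsto cz_\lambda$ on $L_2(M,\sigma)$ with cyclic vector $\Omega$. So $\sigma_h(c)=\langle T'cz_\lambda\Omega,\Omega\rangle$ with $0\le T'\le\|h\|_\infty$ in the commutant. This extends $\sigma_h$ to a normal positive functional on $M$, dominated by $\|h\|_\infty\sigma$, and by density it is a trace. The Radon–Nikodym theorem for the faithful normal finite trace $\sigma$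 writes it as $\sigma(T_h\,\cdot)$ for a unique $T_h\in M_+$. Invariance under unitaries $u\in M$ gives $uT_hu^*=T_h$ by uniqueness, so $T_h\in Z(M)=L_\infty[0,1]\otimes1$. By dominated convergence
$$\int h\lim_l\rho(c_{d,l})\,d\nu=\lim_l\sigma(T_hc_{d,l}z_\lambda)=\sigma(T_h(1\otimes d))=\tau(d)\sigma(T_h),$$
the last equality because $T_h=k\otimes1$. Also $\sigma(T_h)=\lim_l\sigma_h(e_l)=\int h\|\rho\|\,d\nu=\int h\,d\nu$. As $h$ is arbitrary, (5) follows.

**The embedding.** Let $\mathcal G$ be the Borel set where $\|\rho\|=1$ and all these countably many conditions hold. For $\rho\in\mathcal G$ the bounded sequence $\pi_\rho(c_{d,l})$ converges in $2$-norm to some $\Phi(d)\in\pi_\rho(C_0)''$ with $\|\Phi(d)\|\le\|d\|$. Multiplication is $2$-norm continuous on bounded sets, so $\Phi$ is a contractive $\mathbb Q(i)$-linear $*$-homomorphism with $\hat\rho(\Phi(d))=\tau(d)$. It extends to a trace-preserving $*$-homomorphism on the norm closure of $\mathcal D$, a $\sigma$-weakly dense C*-subalgebra of $P^{op}$. That map is contractive and $2$-norm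 isometric. By Kaplansky density it extends to $P^{op}$ as a trace-preserving $*$-homomorphism, $2$-norm continuous on bounded sets, hence normal, and injective since it preserves a faithful trace. Finally $\Phi(1)$ is a projection with $\hat\rho(\Phi(1))=1=\hat\rho(1)$, so $\Phi(1)=1$. $\square$

**Step 6: an extreme trace in the good set.** The set $r^{-1}(\mathcal G)$ is Baire with $m(r^{-1}(\mathcal G))=1$, so it meets $\mathrm{ext}\,\mathcal T$. Since $0\notin\mathcal G$, (2) gives $x\in[0,1]$ with $\rho:=\sigma_{\delta_x}|_{C_0}\in\mathcal G$. Let $W\subset z_xA\cong P$ be the $\sigma$-weak closure of $C_0z_x$. Its unit is $\lim e_lz_x$, of trace $\lim\rho(e_l)=\|\rho\|=1$, so it is $z_x$. Since $\sigma_{\delta_x}$ is a faithful normal trace on $W$ and $\rho(c)=\sigma_{\delta_x}(cz_x)$, the GNS construction gives $\pi_\rho(C_0)''\cong W$, trace-preservingly. Lemma 2 yields a unital trace-preserving normal embedding $P^{op}\to W\subset P$, contradicting Theorem 1. This proves Theorem B, granted Theorem 1.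

## 5. Amalgamated free products, intertwining, property (T), solidity

In Sections 5–9 finite von Neumann algebras have fixed faithful normal tracial states $\tau$ and separable preduals. $M_k(Q)$ carries $\mathrm{Tr}\otimes\tau$, also written $\tau$, and $M_{1,k}(Q)$ denotes rows.

**Conditional expectations.** For $N\subset X$, $E_N:X\to N$ is the trace-preserving expectation, and $X^\circ=\{x\in X:E_N(x)=0\}$. It is $N$-bimodular and contractive for $\|\cdot\|,\|\cdot\|_2,\|\cdot\|_1$. *Example:* for a subgroup $H<G$, $E_{L(H)}$ deletes the coefficients of $\lambda_g$, $g\notin H$. We use $\|xy\|_2\le\|x\|\|y\|_2$, $\|xy\|_1\le\|x\|_2\|y\|_2$ and $\|z\|_2^2\le\|z\|\,\|z\|_1$ freely.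

**Polar parts.** A vector $\xi\in L_2(M)$ is a closed operator affiliated with $M$. Write $\xi=v|\xi|$. If $U\xi V^*=\xi$ with $U,V$ unitary in $M$, then $\xi=(UvV^*)(V|\xi|V^*)$, and uniqueness gives $UvV^*=v$. The same holds for $\xi\in zL_2q$ with $U,V$ unitaries of the corners $zMz,qMq$.

**Amalgamated free products.** $M=A_1*_NA_2$ is generated by $A_1,A_2\supset N$. A reduced word is $y_1\cdots y_s$, $s\ge1$, with letters alternately in $A_1^\circ,A_2^\circ$, and the defining property is that $E_N$ vanishes on reduced words. *Example:* with $N=\mathbb C$, $L(F_2)=L(\mathbb Z)*L(\mathbb Z)$, and words in nonzero powers of two generators, alternating, are reduced. More generally $(N\bar\otimes L(G_1))*_N(N\bar\otimes L(G_2))=N\bar\otimes L(G_1*G_2)$.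

$N$ and the reduced words span a $2$-norm dense subspace. In $(z_1\cdots z_s)^*y_1\cdots y_{s'}$ split $z_1^*y_1$ (if the indices agree) into $E_N(z_1^*y_1)$ and a part in the kernel of $E_N$. The latter leads to a reduced word. Continuing, reduced words with different index patterns are orthogonal, and for equal patterns
$$E_N\big((z_1\cdots z_s)^*y_1\cdots y_s\big)=E_N\big(z_s^*\cdots E_N(z_2^*E_N(z_1^*y_1)y_2)\cdots y_s\big).\tag{6}$$
In particular $E_{A_1}$ kills every reduced word containing a letter of $A_2^\circ$. If $N\subset M_i\subset A_i$, then $M_1*_NM_2\subset M$, and for a reduced word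
$$E_{M_1*_NM_2}(y_1\cdots y_s)=E_{M_{i_1}}(y_1)\cdots E_{M_{i_s}}(y_s).\tag{7}$$
To see this, write $y_j=E_{M_{i_j}}(y_j)+y_j'$ and expand. A term with some $y'_j$ is orthogonal to $M_1*_NM_2$ by (6), since $E_N(z_j^*ny_j')=E_N(z_j^*nE_{M_{i_j}}(y_j'))=0$ for $n\in N$, $z_j\in M_{i_j}$. Trace-preserving automorphisms of $A_1,A_2$ that are the identity on $N$ extend jointly to $M$.

**Intertwining** (Popa, *Strong rigidity of II$_1$ factors arising from malleable actions of w-rigid groups I*, Invent. Math. 2006). For unital von Neumann subalgebras $Q_1,X\subset M$ exactly one of the following holds.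

* (a) There is a sequence $u_n\in U(Q_1)$ with $\|E_X(au_nb)\|_2\to0$ for all $a,b\in M$.
* (b) There are $k$, a projection $p\in M_k(X)$, a unital normal homomorphism $\psi:Q_1\to pM_k(X)p$ and a nonzero partial isometry $v\in M_{1,k}(M)p$ with $xv=v\psi(x)$ for $x\in Q_1$.

If (b) holds we write $Q_1\prec_MX$. *Example:* if $Q_1\subset X$, (b) holds with $k=1$, $\psi=\mathrm{id}$, $v=1$. If $X=\mathbb C$ and $Q_1$ is diffuse, (a) holds: take unitaries $u_n\to0$ weakly, since $E_{\mathbb C}(au_nb)=\tau(u_nba)1$.

Two consequences are used.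

* If $Q_1$ is a II$_1$ factor and $N$ is abelian, then $Q_1\not\prec_MN$. Write $N=C(\Omega)$. If $0\ne p\in M_k(N)$, choose $\omega$ with $p(\omega)\ne0$. Evaluation at $\omega$ is a unital homomorphism $pM_k(N)p\to p(\omega)M_k(\mathbb C)p(\omega)\cong M_l(\mathbb C)$. Composed with $\psi$ it would give a unital homomorphism $M_m(\mathbb C)\to M_l(\mathbb C)$ for every $m$, which is absurd for $m>l$.
* If $Q_1\not\prec_MX_1$ and $Q_1\not\prec_MX_2$, one sequence $u_n$ works for both. Apply the theorem to $\{(x,x):x\in Q_1\}\subset M\oplus M$ and $X_1\oplus X_2$. If (b) held with $v=(v_1,v_2)\ne0$, some $v_i\neq0$ would give $Q_1\prec_MX_i$.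

**Property (T).** A group $G$ has (T) if there is a Kazhdan pair $(S,\kappa)$, $S\subset G$ finite, $\kappa>0$: in every unitary representation, a vector displaced by at most $\epsilon$ by all $s\in S$ has distance at most $\epsilon/\kappa$ to the invariant vectors. *Example:* a finite group, with $S=G$, $\kappa=1$: the average $\frac1{|G|}\sum_g\pi(g)\xi$ is invariant and within $\epsilon$ of $\xi$. The group $\mathbb Z$ does not have (T): $n^{-1/2}1_{\{1,\dots,n\}}\in\ell_2(\mathbb Z)$ is displaced by $\sqrt{2/n}$ by the generator, but $\ell_2(\mathbb Z)$ has no nonzero invariant vector.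

**Solidity.** $M\subset B(H)$ is injective if it is the range of a norm-one projection of $B(H)$. Corners $eMe$ of injective algebras are injective. A von Neumann subalgebra of a finite injective algebra is injective, by composing with the expectation. $L(F_2)$ is not injective. Ozawa (*Solid von Neumann algebras*, Acta Math. 2004): for $G$ hyperbolic, the relative commutant in $L(G)$ of any diffuse von Neumann subalgebra is injective. *A contrast:* in $R\bar\otimes L(F_2)$, with $R$ the hyperfinite II$_1$ factor, the commutant of the diffuse algebra $R$ contains the non-injective $L(F_2)$.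

From now on fix a torsion-free uniform lattice $G$ in $Sp(n,1)$, $n\ge2$: an icc hyperbolic group with property (T). Let $Q=L(G)$. By Definition 2, $Q^{op}\cong Q$. The asymmetry of $P$ will come from the position of an abelian subalgebra $N\subset Q$ in
$$P=Q*_N(N\bar\otimes D),\qquad D=R\bar\otimes L(F_2).$$
The mechanism is this. In $P$ the algebra $N$ commutes with the large algebra $D$. Suppose $\gamma:P\to P$ is a trace-preserving anti-homomorphism. Property (T) will force $\gamma(Q)$ essentially into matrices over $Q$, by some anti-homomorphism $\beta$. If the image $\beta(N)$ is well spread relative to $N$, then everything commuting with it lies over $Q$. So $\gamma(D)$ goes over $Q$, and solidity of $Q$ forbids that. Section 6 gives the two free product lemmas. Sections 7 and 8 choose $N$ so that every possible $\beta(N)$ is spread.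

## 6. Commutants and property (T) subfactors in amalgamated free products

**Lemma 3.** Let $M=A_1*_NA_2$, $p\in M_k(A_1)$ a projection, and $a_n\in U(pM_k(A_1)p)$ with $\|E_N(xa_ny^*)\|_2\to0$ for all $x,y\in M_{1,k}(A_1)$. If $y\in pM_k(M)p$ commutes with all $a_n$, then $y\in M_k(A_1)$.

*Proof.* **Reduction to words.** Let $E=E_{M_k(A_1)}$ and $y'=y-E(y)$; it commutes with the $a_n$. Then $E(y'^*a_ny')=E(y'^*y')a_n$ has $\|\cdot\|_1$-norm $\|y'\|_2^2$, as $a_n$ is unitary in the corner by $p$. So it suffices that $\|E(X^*a_nY)\|_1\to0$ for $X,Y\in L_2(M_k(M))\ominus L_2(M_k(A_1))$. Since $\|E(X^*aY)\|_1\le\|X\|_2\|Y\|_2\|a\|$, we may take $X,Y$ in a total set. Such a set consists of the reduced words containing a letter of $A_2^\circ$, with matrix units: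
$$X=e_{ij}\otimes cmw,\qquad Y=e_{i'j'}\otimes c'm'w',$$
with $c,c'\in A_1^\circ\cup\{1\}$, $m,m'\in A_2^\circ$, and $w,w'$ either $1$ or reduced words starting with a letter of $A_1^\circ$.

**Computation.** Here $X^*a_nY=e_{jj'}\otimes w^*m^*b_nm'w'$ with $b_n=c^*(a_n)_{ii'}c'$, and $\|E_N(b_n)\|_2\to0$ by hypothesis (take rows with one nonzero entry, $c^*$ and $c'^*$). The word $w^*m^*(b_n-E_N(b_n))m'w'$ is reduced and contains letters of $A_2^\circ$, so $E_{A_1}$ kills it. The rest has $2$-norm at most $\|w^*m^*\|\,\|m'w'\|\,\|E_N(b_n)\|_2\to0$. $\square$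

**Lemma 4** (a special case of results of Ioana–Peterson–Popa, Acta Math. 2008). Let $M=M_1*_NM_2$ with $N$ abelian, and let $Q_1\subset M$ be a unital subfactor isomorphic to $L(\Gamma)$, $\Gamma$ infinite icc with property (T). Then $Q_1\prec_MM_1$ or $Q_1\prec_MM_2$.

*Proof.* The idea is to enlarge $M$ so that it can be moved continuously to a position free from itself. By property (T), $Q_1$ is carried along by a partial isometry. If $Q_1$ were spread relative to both $M_1$ and $M_2$, it could not be carried that far.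

**The deformation.** Let $\tilde M=M*_N(N\bar\otimes L(F_2))$, with generators $u_1,u_2$ of $F_2$, and $\tilde M_j=M_j*_N(N\bar\otimes L(\langle u_j\rangle))$. Then $\tilde M=\tilde M_1*_N\tilde M_2$. Write $u_j=e^{ih_j}$ with $h_j=h_j^*\in L(\langle u_j\rangle)$ the principal logarithm, and $u_j^t=e^{ith_j}$, which commutes with $N$. Let $\alpha_t\in\mathrm{Aut}(\tilde M)$ be $\mathrm{Ad}(u_1^t)$ on $\tilde M_1$ and $\mathrm{Ad}(u_2^t)$ on $\tilde M_2$. This is a one-parameter group. Since $\|u_j^t-1\|\le\pi|t|$, $\alpha_t\to\mathrm{id}$ in $2$-norm on words and hence pointwise on $\tilde M$ as $t\to0$. Let $\omega$ be the automorphism that is the identity on $M$ with $\omega(u_j)=u_j^*$. As $u_j$ has no eigenvalue $-1$, $\omega(h_j)=-h_j$, so $\omega\alpha_t\omega=\alpha_{-t}$.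

**Step 1: a nonzero partial isometry $v\in\tilde M$ with $xv=v\alpha_1(x)$ for $x\in Q_1$.** We find one for small $t$ and double $t$ repeatedly. Let $g\mapsto U_g$ be the representation generating $Q_1\cong L(\Gamma)$. In the representation $\xi\mapsto U_g\xi\alpha_t(U_g)^*$ on $L_2(\tilde M)$, the vector $1$ is displaced by $\|U_g-\alpha_t(U_g)\|_2$. By (T), for some $t=2^{-l}$ there is a nonzero invariant vector. Its polar part is a nonzero partial isometry $v$ with $U_gv=v\alpha_t(U_g)$, and by normality $xv=v\alpha_t(x)$ for $x\in Q_1$.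

Given such $v$ for some $t$, the projection $vv^*$ commutes with $Q_1$: $xvv^*=v\alpha_t(x)v^*=v(x^*v)^*=vv^*x$. Since $N$ is abelian, $Q_1\not\prec_MN$, so Lemma 3 with $A_1=M$, $A_2=N\bar\otimes L(F_2)$, $k=1$, $p=1$ gives $Q_1'\cap\tilde M\subset M$. Hence $\omega(vv^*)=vv^*$. Applying $\omega$ to $xv=v\alpha_t(x)$ and taking adjoints gives $\alpha_{-t}(x)\omega(v^*)=\omega(v^*)x$, so
$$\alpha_{-t}(x)\,\omega(v^*)v=\omega(v^*)xv=\omega(v^*)v\,\alpha_t(x).$$
Thus $v_2=\alpha_t(\omega(v^*)v)$ satisfies $xv_2=v_2\alpha_{2t}(x)$. It is a nonzero partial isometry, because $\omega(v^*)vv^*\omega(v)=\omega(v^*vv^*v)=\omega(v^*v)$ is a nonzero projection. After $l$ doublings we reach $t=1$. Write $\alpha=\alpha_1$.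

**Step 2: what has to be shown.** Suppose $Q_1\not\prec_MM_1$ and $Q_1\not\prec_MM_2$. Take one sequence $u_n\in U(Q_1)$ with $\|E_{M_i}(au_nb)\|_2\to0$ for all $a,b\in M$, $i=1,2$. We claim
$$\|E_M(a\alpha(u_n)b)\|_2\to0\quad\text{for all }a,b\in\tilde M.\tag{8}$$
This contradicts Step 1, as $E_M(v\alpha(u_n)v^*)=E_M(u_nvv^*)=u_nE_M(vv^*)$ has constant nonzero $2$-norm.

**Step 3: the rotated algebra $X=\alpha(M)$ and a complement.** This step describes $\tilde M$ as a left $X$-module in a way compatible with $E_M$. Put $X_j=u_jM_ju_j^*=\alpha(M_j)\subset\tilde M_j$, so $X=X_1*_NX_2$ and $X_j^\circ=u_jM_j^\circ u_j^*$. Note $E_{M_j}(x)=0$ for $x\in X_j^\circ$. Let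
$$\mathcal S_j=\{\xi\in\tilde M_j:E_N(\xi)=0,\ E_{M_j}(\xi^*x)=0\ \ \forall x\in X_j^\circ\}.$$
For $\xi\in\mathcal S_j$, $x\in X_j^\circ$ also $E_{M_j}(x\xi)=E_{M_j}(\xi^*x^*)^*=0$, and hence $E_N(x\xi)=E_N(\xi^*x)=0$. By definition of expectations, $\xi\in\tilde M_j$ is in $\mathcal S_j$ iff it is orthogonal to $N$ and to $X_j^\circ M_j$.

*The space $\mathrm{span}(X_j\mathcal S_j)+X_j$ is $2$-norm dense in $\tilde M_j$.* Write $u=u_j$. As $u$ commutes with $N$, coefficients from $N$ can be moved into neighboring letters of $M_j^\circ$. So $N$, the elements $nu^k$ ($n\in N$, $k\ne0$), and the alternating words in letters of $M_j^\circ$ and powers $u^k$, $k\ne0$, span a dense subspace. By (6) and $E_N(u^{-k}nu^{k'})=\delta_{kk'}n$, words of different patterns or with different exponents are orthogonal. The space $X_j^\circ M_j=X_j^\circ(N+M_j^\circ)$ is spanned by the words $umu^{-1}$ and $umu^{-1}m'$ with $m,m'\in M_j^\circ$. These lie in $X_j$ and in $X_j\mathcal S_j$, because $M_j^\circ\subset\mathcal S_j$: $E_{M_j}(m'^*x)=m'^*E_{M_j}(x)=0$.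 All other words are orthogonal to $N$ and $X_j^\circ M_j$, hence lie in $\mathcal S_j$. Finally $N\subset X_j$.

Let $\mathcal W$ consist of $1$ and all reduced words $\xi_1\cdots\xi_r$ in $\tilde M_1^\circ,\tilde M_2^\circ$ whose first letter $\xi_1$ lies in the corresponding $\mathcal S_j$.

*The elements $x\eta$, $x\in X$, $\eta\in\mathcal W$, span a $2$-norm dense subspace of $\tilde M$.* Their closed span is invariant under left multiplication by $X$ and contains $N$. Let $y_1\cdots y_r$ be reduced, $y_1\in\tilde M_i^\circ$. Approximate $y_1$ in $2$-norm from $\mathrm{span}(X_i\mathcal S_i)+X_i$; right multiplication by $y_2\cdots y_r$ is bounded. Terms $x\xi y_2\cdots y_r$ with $\xi\in\mathcal S_i$ have the required form. Terms $xy_2\cdots y_r$ with $x\in X_i$ are in the closed span by induction on $r$.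

**Step 4: proof of (8).** By $\|E_M(a\alpha(u)b)\|_2\le\min(\|a\|\|b\|_2,\|a\|_2\|b\|)$ we may first take $b=x'\eta'$ and then $a=\eta^*x^*$, with $x,x'\in X$ and $\eta,\eta'\in\mathcal W$. Then we must bound $E_M(\eta^*\alpha(w_n)\eta')$ where $w_n=cu_nd$ with fixed $c,d\in M$. We show for $w\in M$
$$E_M(\eta^*\alpha(w)\eta')=E_M(\eta^*\alpha(E_\bullet(w))\eta'),\tag{9}$$
where $E_\bullet=E_{M_j}$ if $\eta,\eta'\neq1$ both start with a letter from the same $\mathcal S_j$, and $E_\bullet=E_N$ otherwise. This suffices, since the right side for $w_n$ has $2$-norm at most $\|\eta\|\|\eta'\|\|E_\bullet(w_n)\|_2\to0$; recall $E_N=E_NE_{M_1}$.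

By linearity and $2$-norm continuity let $\alpha(w)\in N$, when (9) is trivial, or let $\alpha(w)=x_1\cdots x_l$, $l\ge1$, be reduced with letters in $X_1^\circ,X_2^\circ$. Write $\xi_1,\xi_1'$ for the first letters of $\eta,\eta'$ if these are not $1$.

* *$l\ge2$.* Then $E_\bullet(w)=0$. In $\eta^*\alpha(w)\eta'$ the letter $\xi_1^*$ merges with $x_1$ if they have the same index, and $x_l$ with $\xi_1'$ likewise. The merged letters have $E_N=0$, so the product is a reduced word in $\tilde M_1^\circ,\tilde M_2^\circ$. Its letter involving $x_1\in X_i^\circ$ is $x_1$ or $\xi_1^*x_1$, and $E_{M_i}$ kills both. By (7), $E_M$ vanishes.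
* *$l=1$, $x_1\in X_i^\circ$, and $\eta,\eta'$ do not both start in $\mathcal S_i$.* Then $w\in M_i^\circ$ and $E_\bullet$ is $E_N$ or $E_{M_j}$ with $j\ne i$, so $E_\bullet(w)=0$. At most one merging occurs. The product is a reduced word containing $x_1$, $\xi_1^*x_1$ or $x_1\xi_1'$, each killed by $E_{M_i}$.
* *$l=1$ and both start in $\mathcal S_i$.* Then $E_\bullet=E_{M_i}$ and $w=E_\bullet(w)$. $\square$

## 7. Countably many anti-homomorphisms suffice

Let $\mathcal A$ be the set of triples $(k,q,\beta)$ with $q\in M_k(Q)$ a nonzero projection and $\beta:Q\to qM_k(Q)q$ a unital normal anti-homomorphism. *Example:* $(1,1,\beta)$ with $\beta(\lambda_g)=\lambda_{g^{-1}}$, and all $\mathrm{Ad}(u)\circ\beta$ with $u\in U(Q)$. We want $N$ to be in general position with respect to all of $\mathcal A$. A step-by-step construction handles only countably many conditions. Property (T) makes the reduction.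

**Lemma 5.** There is a countable $\mathcal B\subset\mathcal A$ such that for each $(k,q,\beta)\in\mathcal A$ there are countably many $(k,q_i,\beta_i)\in\mathcal B$ and partial isometries $w_i\in M_k(Q)$ with $\sum_iw_iw_i^*=q$ and $\beta(x)w_i=w_i\beta_i(x)$ for $x\in Q$.

*Proof.* **Choice of $\mathcal B$.** Let $(S,\kappa)$ be a Kazhdan pair for $G$. For each $k$, $(k,q,\beta)\mapsto(q,(\beta(\lambda_s))_{s\in S})$ maps into a separable metric space for $\|\cdot\|_2$. So there is a countable $\mathcal B\subset\mathcal A$ such that for each $(k,q,\beta)\in\mathcal A$, $\eta>0$ there is $(k,q_0,\beta_0)\in\mathcal B$ with $\|q-q_0\|_2<\eta$ and $\|\beta(\lambda_s)-\beta_0(\lambda_s)\|_2<\eta$ for $s\in S$.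

**One partial isometry.** Here we intertwine $\beta$ with a member of $\mathcal B$ under a given nonzero projection $z\in\beta(Q)'\cap qM_k(Q)q$. Put $\beta_z=z\beta(\cdot)$ and apply the above to $(k,z,\beta_z)\in\mathcal A$. Since $\beta_z,\beta_0$ are both anti-multiplicative,
$$g\cdot\xi=\beta_z(\lambda_g)^*\xi\beta_0(\lambda_g)$$
is a unitary representation of $G$ on $zL_2(M_k(Q))q_0$: indeed $\beta_z(\lambda_{gh})^*=\beta_z(\lambda_g)^*\beta_z(\lambda_h)^*$ and $\beta_0(\lambda_{gh})=\beta_0(\lambda_h)\beta_0(\lambda_g)$. The vector $zq_0$ has norm at least $\|z\|_2-\eta$ and is displaced by $s\in S$ by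
$$\|z\beta_0(\lambda_s)-\beta_z(\lambda_s)q_0\|_2\le\|z(\beta_0(\lambda_s)-\beta_z(\lambda_s))\|_2+\|\beta_z(\lambda_s)(z-q_0)\|_2\le2\eta.$$
If $2\eta/\kappa<\|z\|_2-\eta$, there is an invariant $\zeta\ne0$, that is, $\beta_z(x)\zeta=\zeta\beta_0(x)$ for $x\in Q$. Its polar part $w\ne0$ satisfies $ww^*\le z$ and $\beta(x)w=\beta_z(x)w=w\beta_0(x)$, so $ww^*\in\beta(Q)'$.

**Exhaustion.** By Zorn's lemma choose a maximal family of nonzero partial isometries $w_i$ with mutually orthogonal $w_iw_i^*\le q$, each satisfying $\beta(x)w_i=w_i\beta_i(x)$ for some $(k,q_i,\beta_i)\in\mathcal B$. It is countable because $\tau(q)<\infty$. If $z=q-\sum w_iw_i^*\ne0$, then $z\in\beta(Q)'\cap qM_k(Q)q$, and the previous step contradicts maximality. $\square$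

## 8. A random abelian subalgebra in general position to anti-homomorphisms

We look for a diffuse abelian $N\subset Q$ and unitaries $s_n\in N$ with $E_N(x\beta(s_n)y^*)\to0$ for all $\beta$. For homomorphisms this is impossible: if $\beta=\mathrm{id}$ and $x=y=1$, then $E_N(s_n)=s_n$ has $2$-norm one. So the proof must use anti-multiplicativity.

A finite model shows how. In $M_{2K}(\mathbb C)$ with normalized trace $\tau$ let $t=1/2K$, $g_c=e_{c,K+\sigma(c)}$ with $\sigma\in S_K$, and $s=\sum_{c\le K}(\theta_cg_c+\bar\theta_cg_c^*)$ with phases $\theta_c\in\mathbb T$. Then $s=s^*$, $s^2=1$. We ask whether $\tau(\beta(s)s)$ is small.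

* *$\beta=\mathrm{id}$:* $\tau(s^2)=1$. The terms $g_cg_c^*$ carry the trivial phase $\theta_c\bar\theta_c$ and do not cancel.
* *$\beta(x)=x^T$, $\sigma=\mathrm{id}$:* $\beta(g_c)=g_c^*$, so $\tau(\beta(s)s)=t\sum_c(\theta_c^2+\bar\theta_c^2)$. For independent uniform phases its second moment is $2Kt^2=1/2K$. Random phases suffice here.
* *$\beta(x)=ux^Tu^*$, $u$ exchanging the indices $c$ and $K+c$:* if $\sigma=\mathrm{id}$, then $\beta(g_c)=g_c$ and $\beta(s)=s$, whatever the phases. For general $\sigma$, $\beta(g_c)=e_{\sigma(c),K+c}$, and the terms with trivial phase, $\tau(\beta(g_c)g_c^*)$, are nonzero only if $\sigma(c)=c$. A random permutation has one fixed point on average, so these terms contribute $O(1/K)$ on average.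

So we take both the phases and the permutation at random.

**Lemma 6.** Let $Q$ be a II$_1$ factor with separable predual and $\mathcal B$ a countable set of triples $(k,q,\beta)$ as in Section 7. There are a diffuse abelian von Neumann subalgebra $N\subset Q$ and $s_n\in U(N)$ with $\|E_N(x\beta(s_n)y^*)\|_2\to0$ for all $(k,q,\beta)\in\mathcal B$ and $x,y\in M_{1,k}(Q)$.

*Proof.* **Step 1: reduction to countably many conditions.** Since $\|E_N(x\beta(s)y^*)\|_1\le\|x\|_2\|y\|_2$ and $\|z\|_2^2\le\|z\|\|z\|_1$, it suffices to treat $x,y$ in countable $2$-norm dense subsets of $M_{1,k}(Q)$. Enumerate the resulting triples $(\beta,x,y)$, and let $\mathcal F_n$ be the first $n$.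

**Step 2: the inductive scheme.** We build $N$ as a limit of finite-dimensional abelian algebras $A_0=\mathbb C\subset A_1\subset\cdots$, where $A_n$ has $2^n$ minimal projections $p_i$ of trace $2^{-n}$, and $A_{n+1}=A_n\vee\{s_n\}$ with $s_n\in A_n'\cap Q$, $s_n=s_n^*$, $s_n^2=1$, $\tau(s_np_i)=0$. Put $\delta_n=4^{-n}$ and $Z_n=\{x\beta(s_m)y^*:m<n,\ (\beta,x,y)\in\mathcal F_m\}$. We require, for all $i$:

* (i) $|\tau(zs_np_i)|\le\delta_n$ for $z\in Z_n$;
* (ii) for $(\beta,x,y)\in\mathcal F_n$ and $\zeta=x\beta(s_n)y^*$: $|\tau(\zeta p_i)|\le\delta_n$ and $|\tau(\zeta s_np_i)|\le\delta_n$.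

The elements $p_i,s_np_i$ form an orthogonal basis of $A_{n+1}$ with square norms $2^{-n}$, so
$$E_{A_{n+1}}(z)=2^n\sum_i\big(\tau(zp_i)p_i+\tau(zs_np_i)s_np_i\big).$$
Hence (i) gives $\|E_{A_{n+1}}(z)-E_{A_n}(z)\|_2\le2^n\delta_n=2^{-n}$ for $z\in Z_n$, and (ii) gives $\|E_{A_{n+1}}(\zeta)\|_2\le\sqrt2\,2^n\delta_n\le2^{1-n}$. Let $N=(\bigcup A_n)''$, which is diffuse. For each enumerated triple and $n$ large, $\zeta=x\beta(s_n)y^*$ belongs to $Z_m$ for all $m>n$, so
$$\|E_N(x\beta(s_n)y^*)\|_2\le2^{1-n}+\sum_{m>n}2^{-m}\to0 .$$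

**Step 3: the random symmetry.** It remains to find $s=s_n$. For a large integer $K$ choose matrix units $e^{(i)}_{\mu\nu}$, $1\le\mu,\nu\le2K$, in $p_iQp_i$ with $\sum_\mu e^{(i)}_{\mu\mu}=p_i$. Let $t=\tau(e^{(i)}_{\mu\mu})=2^{-n}/2K$, $\mathcal I_i=\{i\}\times\{1,\dots,K\}$, $\mathcal I=\bigsqcup\mathcal I_i$. Take independent uniformly random permutations $\sigma_i\in S_K$ and, independently of them, independent uniform phases $\theta_a\in\mathbb T$ ($a\in\mathcal I$). For $a=(i,c)$ put $g_a=e^{(i)}_{c,K+\sigma_i(c)}$, and let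
$$s=\sum_{a\in\mathcal I}(\theta_ag_a+\bar\theta_ag_a^*).$$
We have $g_ag_b=0$ for all $a,b$, and $g_ag_b^*=0=g_a^*g_b$ for $a\ne b$. The projections $e_a:=g_ag_a^*$ are mutually orthogonal, so are the $f_a:=g_a^*g_a$, and $\sum_a(e_a+f_a)=1$. So $s=s^*$, $s^2=1$, $s\in A_n'$, $\tau(sp_i)=0$. Also $\{g_a\}$ and $\{g_a^*\}$ are orthogonal families with square norms $t$. The functional $\tau\circ\beta$ is a trace on the factor $Q$, so $\tau\circ\beta=c_\beta\tau$ with $c_\beta=\tau(q)\le k$. Therefore $\tau(\beta(g_b)^*\beta(g_a))=\tau(\beta(g_ag_b^*))$ shows that $\{\beta(g_a)\}$, and likewise $\{\beta(g_a^*)\}$, is orthogonal with square norms $c_\beta t$. Because $\beta$ is an anti-homomorphism,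
$$\beta(g_a)^*\beta(g_a)=\beta(g_ag_a^*)=\beta(e_a),\qquad\beta(g_a^*)^*\beta(g_a^*)=\beta(f_a).\tag{10}$$

**Step 4: the linear terms.** These are the quantities in (i) and the first ones in (ii). The characters $\theta_a,\bar\theta_a$ are orthonormal. Bessel's inequality gives
$$\mathbb E|\tau(zsp_i)|^2\le2t\|z\|_2^2,\qquad\mathbb E|\tau(x\beta(s)y^*p_i)|^2=\mathbb E|\tau(\beta(s)y^*p_ix)|^2\le2c_\beta t\|y^*p_ix\|_2^2 .$$
Both are $O(1/K)$.

**Step 5: the quadratic term with nontrivial phases.** The quantity $\tau(x\beta(s)y^*sp_i)$ is a sum over $a\in\mathcal I$, $b\in\mathcal I_i$, $\varepsilon,\varepsilon'\in\{1,*\}$ of phases $\theta_a^{\pm1}\theta_b^{\pm1}$ times $c^{\varepsilon\varepsilon'}_{ab}=\tau(x\beta(g_a^\varepsilon)y^*g_b^{\varepsilon'})$. By Bessel in $b$ and then (10),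
$$\sum_{a,b}|c_{ab}^{\varepsilon\varepsilon'}|^2\le t\|x\|^2\sum_a\|\beta(g_a^\varepsilon)y^*\|_2^2\le t\|x\|^2\|y\|_2^2=O(1/K).$$
The phase is trivial exactly when $a=b$ and $\varepsilon\ne\varepsilon'$. Each nontrivial character occurs for at most two tuples $(a,\varepsilon,b,\varepsilon')$, namely a tuple and the one with the pairs $(a,\varepsilon),(b,\varepsilon')$ exchanged. So, conditionally on the $\sigma_i$, the sum of all terms with nontrivial phase has second moment at most $2\sum_{\varepsilon,\varepsilon'}\sum_{a,b}|c^{\varepsilon\varepsilon'}_{ab}|^2=O(1/K)$.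

**Step 6: the quadratic term with trivial phase.** The remaining terms are $\Delta=\tau(x\mathsf S)$ and $\Delta'=\tau(x\mathsf S')$ with the columns
$$\mathsf S=\sum_{a\in\mathcal I_i}\beta(g_a)y^*g_a^*,\qquad\mathsf S'=\sum_{a\in\mathcal I_i}\beta(g_a^*)y^*g_a .$$
By anti-multiplicativity $\beta(g_a)^*\beta(g_b)=\beta(g_bg_a^*)$, so
$$\|\mathsf S\|_2^2=\sum_{a,b\in\mathcal I_i}\tau\big(y\beta(g_bg_a^*)y^*g_b^*g_a\big),\qquad\|\mathsf S'\|_2^2=\sum_{a,b\in\mathcal I_i}\tau\big(y\beta(g_b^*g_a)y^*g_bg_a^*\big).$$
Since $g_b^*g_a=\delta_{ab}f_a$ and $g_bg_a^*=\delta_{ab}e_a$,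
$$\|\mathsf S\|_2^2=\sum_{a\in\mathcal I_i}\tau(\beta(e_a)y^*f_ay),\qquad\|\mathsf S'\|_2^2=\sum_{a\in\mathcal I_i}\tau(\beta(f_a)y^*e_ay).$$
(For a homomorphism the first sum would pair $\beta(f_a)$ with $f_a$. With $\beta=\mathrm{id}$, $x=y=1$ one gets $\Delta+\Delta'=2Kt=\tau(p_i)$, which is not small.) For $a=(i,c)$ we have $e_a=e^{(i)}_{cc}$ and $f_a=e^{(i)}_{K+\sigma_i(c),K+\sigma_i(c)}$, and $\sigma_i(c)$ is uniform on $\{1,\dots,K\}$. Averaging,
$$\mathbb E\|\mathsf S\|_2^2=\frac1K\sum_{c,c'\le K}\tau\big(\beta(e^{(i)}_{cc})\,y^*e^{(i)}_{K+c',K+c'}y\big)\le\frac{\|y\|_2^2}K,$$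
and similarly for $\mathsf S'$. So $\mathbb E(|\Delta|^2+|\Delta'|^2)\le2\|x\|_2^2\|y\|_2^2/K$.

**Step 7: choice of $s_n$.** Conditions (i), (ii) concern finitely many random quantities $X_1,\dots,X_L$, with $L$ and all constants fixed before $K$ is chosen, and $\mathbb E|X_j|^2=O(1/K)$. By Chebyshev the probability that some $|X_j|>\delta_n$ is at most $\delta_n^{-2}\sum_j\mathbb E|X_j|^2<1$ for $K$ large. So some choice of the $\sigma_i$ and $\theta_a$ satisfies all conditions. $\square$

For $Q=L(G)$ let $\mathcal B$ be as in Lemma 5, and fix $N,s_n$ as in Lemma 6.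

**Corollary 7.** For every $(k,q,\beta)\in\mathcal A$ and $x,y\in M_{1,k}(Q)$: $\|E_N(x\beta(s_n)y^*)\|_2\to0$.

*Proof.* With $w_i,\beta_i$ from Lemma 5, $\beta(s_n)=\sum_i\beta(s_n)w_iw_i^*=\sum_iw_i\beta_i(s_n)w_i^*$. The tail satisfies
$$\Big\|x\beta(s_n)\Big(q-\sum_{i\le m}w_iw_i^*\Big)y^*\Big\|_2\le\|x\|\,\Big\|\Big(q-\sum_{i\le m}w_iw_i^*\Big)y^*\Big\|_2\to0$$
as $m\to\infty$, uniformly in $n$. For each $i$ use Lemma 6 with $\beta_i$ and the rows $xw_i,yw_i$. $\square$

## 9. The factor $P$ does not contain $P^{op}$: proof of Theorem 1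

Let $D=R\bar\otimes L(F_2)$, $M_2=N\bar\otimes D$ (from here on $M_2$ is this algebra; matrix algebras over it are written $M_l(M_2)$), and
$$P=Q*_NM_2 .$$
Since $Q\not\prec_QN$, Lemma 3 gives $Q'\cap P\subset Q'\cap Q=\mathbb C$, so $P$ is a II$_1$ factor with separable predual. Suppose there is a unital trace-preserving normal $*$-homomorphism $P^{op}\to P$. View it as a trace-preserving unital normal anti-homomorphism $\gamma:P\to P$. Let $Q_1=\gamma(Q)$, $D_1=\gamma(D)$; $D_1$ commutes with $\gamma(N)$. Since $L(G)^{op}\cong L(G)$, $Q_1\cong L(G)$. By Lemma 4, $Q_1\prec_PM_2$ or $Q_1\prec_PQ$.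

**Step 1: $Q_1\not\prec_PM_2$.** We play property (T) against compact approximations of the identity on $M_2$. Otherwise there is a unital normal $\psi:Q_1\to pM_l(M_2)p$, $p\ne0$. Let $U_g$ be the images of the canonical unitaries of $Q_1\cong L(G)$. Let
$$\varphi_n=E_{N_n}\otimes E_{R_n}\otimes m_n\quad\text{on }M_2=N\bar\otimes R\bar\otimes L(F_2),$$
where $N_n\uparrow N$, $R_n\uparrow R$ are finite-dimensional with dense unions and $m_n(\lambda_h)=e^{-|h|/n}\lambda_h$, which is completely positive by Haagerup 1979. These are normal trace-preserving unital completely positive maps. They are compact on $L_2$, because $e^{-|h|/n}\to0$ as $h\to\infty$, and $\varphi_n\to\mathrm{id}$ pointwise in $2$-norm. Put $\varphi_n'(x)=p(\mathrm{id}\otimes\varphi_n)(x)p$ for $x\in pM_l(M_2)p$ and $f_n(g)=\tau(U_g^*\varphi_n'(U_g))/\tau(p)$. Then $f_n$ is positive definite, since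
$$\sum_{g,h}\bar c_gc_hf_n(g^{-1}h)=\tau(p)^{-1}\tau\Big(\sum_{g,h}b_g^*\varphi_n'(U_g^*U_h)b_h\Big)\ge0,\qquad b_g=c_gU_g^*.$$
Also $f_n(e)\le1$ and $f_n\to1$ pointwise. Write $f_n(g)=\langle\pi_n(g)\xi_n,\xi_n\rangle$. For $s$ in the finite set $S$ of a Kazhdan pair, $\|\pi_n(s)\xi_n-\xi_n\|^2=2f_n(e)-2\mathrm{Re}f_n(s)\to0$. So $\xi_n$ has distance $\varepsilon_n\to0$ to the invariant vectors. Splitting off the orthogonal component of norm $\varepsilon_n$ gives $|f_n(g)-f_n(e)|\le2\varepsilon_n^2$ for all $g$. Hence $f_n\to1$ uniformly. But $U_{g_i}\to0$ weakly in $L_2$ as $g_i\to\infty$, because $\psi$ is normal. For fixed $n$ compactness gives $\|\varphi_n'(U_{g_i})\|_2\to0$, so $f_n(g_i)\to0$. This is a contradiction.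

**Step 2: $v^*D_1v\subset M_k(Q)$ for an intertwiner $v$.** By Step 1, $Q_1\prec_PQ$. Take a unital normal $\psi:Q_1\to pM_k(Q)p$ and a nonzero partial isometry $v\in M_{1,k}(P)p$ with $xv=v\psi(x)$ for $x\in Q_1$. Then $\beta=\psi\circ\gamma|_Q$ satisfies $(k,p,\beta)\in\mathcal A$. By Corollary 7 and Lemma 3 (with $A_1=Q$, $A_2=M_2$, $a_n=\beta(s_n)$), every element of $pM_k(P)p$ commuting with $\beta(N)$ lies in $M_k(Q)$. For $y\in D_1$, $a\in\gamma(N)$:
$$\psi(a)v^*yv=v^*ayv=v^*yav=v^*yv\psi(a).$$
Since $\psi(\gamma(N))=\beta(N)$, we get $v^*D_1v\subset M_k(Q)$.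

**Step 3: $D_1\prec_PQ$.** The compression of $D_1$ by $v$ need not be multiplicative, so we pass through the intertwining theorem. Suppose $D_1\not\prec_PQ$, and choose $y_n\in U(D_1)$ with $\|E_Q(ay_nb)\|_2\to0$ for $a,b\in P$. For $u,u'\in U(D_1)$ the entries of $v^*uy_nu'v$ lie in $Q$ by Step 2, so they equal $E_Q(v_i^*uy_nu'v_j)$, which tends to $0$ in $2$-norm. With the projection $g=vv^*\in P$ we get $\|guy_nu'g\|_2\to0$, i.e. $\|(u^*gu)y_n(u'gu'^*)\|_2\to0$. Let $\{u_i\}_{i\ge1}$ be a countable $2$-norm dense subset of $U(D_1)$ and $T=\sum_i2^{-i}u_i^*gu_i$. Using $u=u_i$, $u'=u_j^*$ and summing, $\|Ty_nT\|_2\to0$.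

The support of $T$ is $h=\bigvee_iu_i^*gu_i$. By density it equals $\bigvee_{u\in U(D_1)}u^*gu$, which is invariant under conjugation by $U(D_1)$. So $h\in D_1'\cap P$, and $h\ne0$. With $T_\epsilon=1_{(\epsilon,\infty)}(T)$,
$$\|T_\epsilon y_nT_\epsilon\|_2\le\epsilon^{-2}\|Ty_nT\|_2\to0,\qquad\|hy_nh-T_\epsilon y_nT_\epsilon\|_2\le2\|h-T_\epsilon\|_2,$$
and $\|h-T_\epsilon\|_2\to0$ as $\epsilon\to0$. Hence $\|hy_nh\|_2\to0$. But $\|hy_nh\|_2=\|hy_n\|_2=\|h\|_2>0$, a contradiction.

**Step 4: contradiction with solidity of $Q$.** By Step 3 there is a unital normal homomorphism of $D_1\cong D^{op}\cong D=R\bar\otimes L(F_2)$ into some $pM_l(Q)p$, $p\ne0$. It is injective, as $D$ is a factor. Let $R^1,F^1$ be the images of $R$ and $L(F_2)$; they commute. Choose a projection $r\in R^1$ with $0<(\mathrm{Tr}\otimes\tau)(r)\le1$, and a partial isometry $w\in M_l(Q)$ with $w^*w=r$ and $ww^*=r_0\in Q=e_{11}M_l(Q)e_{11}$. Let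
$$A_0=w\,rR^1r\,w^*\oplus A_1,$$
with $A_1$ diffuse abelian in $(1-r_0)Q(1-r_0)$ (absent if $r_0=1$). Then $A_0\subset Q$ is diffuse, so $A_0'\cap Q$ is injective, and so is its corner by $r_0\in A_0'\cap Q$. This corner is finite. It contains $wF^1rw^*$ unitally, because $F^1$ commutes with $R^1$; and $wF^1rw^*\cong F^1r\cong L(F_2)$, because $F^1$ is a factor and $0\ne r$ commutes with it. So $L(F_2)$ would be injective, which is false. This proves Theorem 1, and with it Theorem B. $\square$

**Remark.** In Theorem B, $A$ is Jordan $*$-isomorphic to $B''$; the obstruction is that the isometric structure determines $B''$ only up to reversing the product on a central summand. In Theorem A, $A$ is not even Jordan $*$-isomorphic to a bidual of a C*-algebra. Whether, for separable $E$, $A$ must be Jordan $*$-isomorphic to some $C''$ is not settled here.
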